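\title{Sets nonmeasurable with respect to every quasi-invariant extension of a measure}

\begin{abstract}
Let $G$ be an uncountable group of transformations of a set $E$, acting freely with respect to a $\sigma$-finite $G$-quasi-invariant measure $\mu$. We prove in ZFC that every $\mu$-measurable set $X$ of positive measure has a subset that is nonmeasurable with respect to every $G$-quasi-invariant measure extending $\mu$. This contains Solecki's theorem for invariant measures. The subset is built by writing codes of countable ordinals along the orbits of a countable subgroup, at the places where these orbits return to $X$; if it were measurable, the boundedness theorem for codes of well-orderings would confine a set of positive measure to a set too small to contain one. We also characterize the arbitrary sets $X\subset E$ that have such a subset, and we show by examples that uncountability, freeness, $\sigma$-finiteness and the positivity of $\mu(X)$ are each needed.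
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $E$ be a nonempty set and $G$ a group of bijections of $E$ onto itself; the pair $(E,G)$ is a \emph{space with a transformation group}. Measures are countably additive and defined on $\sigma$-algebras of subsets of $E$; the $\sigma$-algebra of $\mu$ is $\mathrm{dom}(\mu)$. A measure $\mu$ is \emph{$G$-quasi-invariant} if for all $Y\in\mathrm{dom}(\mu)$ and $g\in G$ we have $gY\in\mathrm{dom}(\mu)$, and $\mu(gY)=0$ if and only if $\mu(Y)=0$. It is \emph{$G$-invariant} if moreover $\mu(gY)=\mu(Y)$. Invariance says that $G$ preserves sizes; quasi-invariance says only that $G$ preserves the null sets. For the translations of $\mathbb R$, Lebesgue measure is invariant, and the measure $e^{-x^2}\,dx$ is quasi-invariant but not invariant. A measure $\nu$ \emph{extends} $\mu$ if $\mathrm{dom}(\mu)\subset\mathrm{dom}(\nu)$ and $\nu=\mu$ on $\mathrm{dom}(\mu)$. The group $G$ \emph{acts freely with respect to $\mu$} if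
\[
\mu^*(\{x\in E: gx=hx\})=0\qquad\text{for all distinct } g,h\in G,
\]
where $\mu^*(A)=\inf\{\mu(B):A\subset B\in\mathrm{dom}(\mu)\}$ is the outer measure. For $K\subset G$ and $A\subset E$ we write $KA=\bigcup_{k\in K}kA$. A \emph{selector} of a family of orbits is a set meeting each of them in exactly one point. We work in ZFC.

A theorem of Solecki says: if $\mu$ is $\sigma$-finite and $G$-invariant, $G$ is uncountable and acts freely with respect to $\mu$, then every $\mu$-measurable set $X$ with $\mu(X)>0$ has a subset that is nonmeasurable with respect to every $G$-invariant measure extending $\mu$. We ask whether this survives when invariance is weakened to quasi-invariance.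

\medskip\noindent\textbf{Question.} \emph{Let $\mu$ be a $\sigma$-finite $G$-quasi-invariant measure on $E$, let $G$ be uncountable and act freely with respect to $\mu$, and let $X\in\mathrm{dom}(\mu)$ have $\mu(X)>0$. Is there a set $V\subset X$ that is nonmeasurable with respect to every $G$-quasi-invariant measure on $E$ extending $\mu$?}
\medskip

The simplest case shows what is lost. Let $E=\mathbb R/\mathbb Z$ with Lebesgue measure $\lambda$, let $G$ be the group of rotations, $H\le G$ a countably infinite subgroup and $T$ a selector of the $H$-orbits. The sets $hT$ $(h\in H)$ partition $E$. If $\nu$ is an invariant extension of $\lambda$ that measures $T$, then $1=\sum_{h\in H}\nu(hT)$ is an infinite sum of equal terms, which is absurd. If $\nu$ is only quasi-invariant, the terms are positive but need not be equal, and the identity is no contradiction. Two weaker principles remain for a $\sigma$-finite quasi-invariant $\nu$ and $V\in\mathrm{dom}(\nu)$: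
\begin{itemize}
\item[(P1)] if \emph{countably} many translates of $V$ cover a set of positive measure, then $\nu(V)>0$;
\item[(P2)] if \emph{uncountably} many translates of $V$ have pairwise $\nu$-null intersections, then $\nu(V)=0$ (Lemma~\ref{lem:limsup} below).
\end{itemize}
A selector for a countable subgroup falls under (P1), a selector for an uncountable subgroup falls under (P2), and neither construction gives both. With the counting argument gone and a larger class of extensions to defeat, one might guess that the answer is negative. It is positive.

\begin{theorem}\label{thm:main}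
Let $(E,G)$ be a space with a transformation group and $\mu$ a $\sigma$-finite $G$-quasi-invariant measure on $E$. Suppose that $G$ is uncountable and acts freely with respect to $\mu$. Then every $X\in\mathrm{dom}(\mu)$ with $\mu(X)>0$ has a subset $V$ that is nonmeasurable with respect to every $G$-quasi-invariant measure on $E$ extending $\mu$.
\end{theorem}

Since invariant measures are quasi-invariant, Solecki's theorem is contained in Theorem~\ref{thm:main}.

The proof bridges the gap between the countable and the uncountable with countable ordinals. Using (P2) we attach to each point $x$ a countable ordinal $\rho(x)$ so that every measurable set on which $\rho$ is bounded is null (Section~\ref{sec:rank}). A measurable map into codes of countable ordinals, on the other hand, is bounded off a null set, so no measurable procedure can compute a code of $\rho(x)$ from $x$ (Section~\ref{sec:codes}). The set $V$ stores such a code, digit by digit, along each orbit of a countable subgroup, so that measuring $V$ would mean computing the code. We carry this out on the line and the circle in Section~\ref{sec:examples}, and in general in Sections~\ref{sec:returns}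 and~\ref{sec:proof}.

The same construction decides which sets, measurable or not, have such a subset.

\begin{theorem}\label{thm:char}
Let $(E,G)$ be a space with a transformation group and $\mu$ a $\sigma$-finite $G$-quasi-invariant measure on $E$. Suppose that $G$ is uncountable and acts freely with respect to $\mu$. For an arbitrary set $X\subset E$ the following are equivalent:
\begin{itemize}
\item[(a)] some $V\subset X$ is nonmeasurable with respect to every $G$-quasi-invariant measure extending $\mu$;
\item[(b)] no $G$-quasi-invariant measure $\nu$ extending $\mu$ satisfies $X\in\mathrm{dom}(\nu)$ and $\nu(X)=0$;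
\item[(c)] there is a countable $K\subset G$ such that $KX$ contains a set from $\mathrm{dom}(\mu)$ of positive $\mu$-measure.
\end{itemize}
\end{theorem}

Theorem~\ref{thm:char} is proved in Section~\ref{sec:char}; Section~\ref{sec:sharp} shows what fails without four of the hypotheses of Theorem~\ref{thm:main}.

\section{Preliminaries and a sharper statement}\label{sec:prelim}

We write $\omega=\{0,1,2,\dots\}$, $\omega_1$ for the first uncountable ordinal (and cardinal), $e$ for the identity of a group, and $\mathrm{Fix}(g)=\{x\in E:gx=x\}$.

A set $A\subset E$ is \emph{$\mu$-negligible} if it is contained in a $\mu$-null member of $\mathrm{dom}(\mu)$. This is equivalent to $\mu^*(A)=0$: intersect sets $B_n\supset A$ with $\mu(B_n)<1/n$. Negligible sets form a $\sigma$-ideal, which is $G$-invariant if $\mu$ is $G$-quasi-invariant. Under freeness, $\mathrm{Fix}(g)$ is $\mu$-negligible for $g\ne e$. The \emph{completion} of $\mu$ assigns the value $\mu(A)$ to $A\triangle N$, for $A\in\mathrm{dom}(\mu)$ and $N$ negligible. It extends $\mu$, its null sets are the $\mu$-negligible sets, and it is $G$-quasi-invariant if $\mu$ is.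

Every $\sigma$-finite measure $\nu$ has a \emph{finite companion}, a finite measure $m$ with the same domain and the same null sets: if $E$ is the disjoint union of sets $E_n$ of finite measure, put $m(A)=\sum_n 2^{-n}\nu(A\cap E_n)/(1+\nu(E_n))$. The tension between $\sigma$-finiteness and uncountability is contained in one lemma.

\begin{lemma}\label{lem:limsup}
Let $\nu$ be $\sigma$-finite and let $(A_i)_{i\in I}$ be sets of positive $\nu$-measure, with $I$ uncountable. There are distinct indices $i_1,i_2,\dots$ such that $L=\limsup_n A_{i_n}$, the set of points lying in infinitely many $A_{i_n}$, has positive measure. In particular $\nu(A_i\cap A_j)>0$ for some $i\ne j$.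
\end{lemma}

\begin{proof}
Let $m$ be a finite companion of $\nu$. Since $I=\bigcup_{p\ge1}\{i:m(A_i)\ge1/p\}$ is uncountable, there are $\varepsilon>0$ and distinct $i_1,i_2,\dots$ with $m(A_{i_n})\ge\varepsilon$. As $m$ is finite, $m(L)=\lim_N m\big(\bigcup_{n\ge N}A_{i_n}\big)\ge\varepsilon$. The last claim holds because $L\subset\bigcup_{n\ne n'}(A_{i_n}\cap A_{i_{n'}})$.
\end{proof}

The proof of Theorem~\ref{thm:main} uses only $\omega_1$ elements of $G$, and of an extension $\nu$ it uses only the domain and the null sets. So we work in the following setting.

\medskip\noindent\textbf{Setting.} $\Gamma$ is a group of transformations of $E$ with $|\Gamma|=\omega_1$, and $\mu$ is a $\sigma$-finite $\Gamma$-quasi-invariant measure with respect to which $\Gamma$ acts freely. $\mathcal M_\Gamma$ is the class of all $\sigma$-finite $\Gamma$-quasi-invariant measures $\nu$ on $E$ such that $\mathrm{dom}(\nu)\supset\mathrm{dom}(\mu)$ and every $\mu$-null set is $\nu$-null.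

\begin{theorem}\label{thm:tech}
In this setting, let $K\le\Gamma$ be a countable subgroup and $Y\in\mathrm{dom}(\mu)$ a $K$-invariant set with $\mu(Y)>0$. There is a $K$-invariant set $U\subset Y$ such that $U\notin\mathrm{dom}(\nu)$ for every $\nu\in\mathcal M_\Gamma$ with $\nu(Y)>0$.
\end{theorem}

The subgroup $K$ is needed only for Theorem~\ref{thm:char}. On a first reading take $K=\{e\}$ throughout; this case gives Theorem~\ref{thm:main} in a stronger form.

\begin{corollary}\label{cor:main}
Let $\mu$ be a $\sigma$-finite $G$-quasi-invariant measure, suppose that some uncountable subgroup $G'\le G$ acts freely with respect to $\mu$, and fix $\Gamma\le G'$ with $|\Gamma|=\omega_1$. If $X\in\mathrm{dom}(\mu)$ and $\mu(X)>0$, there is $V\subset X$ with $V\notin\mathrm{dom}(\nu)$ for every $\nu\in\mathcal M_\Gamma$ with $\nu(X)>0$, and in particular for every $G$-quasi-invariant extension $\nu$ of $\mu$.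
\end{corollary}

\begin{proof}
Such a $\Gamma$ exists: take the subgroup generated by $\omega_1$ distinct elements of $G'$. The pair $\Gamma,\mu$ is as in the setting; apply Theorem~\ref{thm:tech} with $K=\{e\}$, $Y=X$ and put $V=U$. A $G$-quasi-invariant extension $\nu$ of $\mu$ is $\sigma$-finite because $\mu$ is, so $\nu\in\mathcal M_\Gamma$, and $\nu(X)=\mu(X)>0$.
\end{proof}

Theorem~\ref{thm:main} is the case $G'=G$. Sections~\ref{sec:rank}--\ref{sec:proof} prove Theorem~\ref{thm:tech}.

\section{A rank that is unbounded on every set of positive measure}\label{sec:rank}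

By (P2), a selector $S$ of the $\Gamma$-orbits should contain no measurable set of positive measure, and we shall see that the same holds for a countable union of translates of $S$. But $E=\Gamma S$ is an increasing union of $\omega_1$ such countable unions. The rank records the stage at which a point is captured.

Let $H\le\Gamma$ be a countable subgroup; it is arbitrary for now and will be chosen in Section~\ref{sec:returns}. Enumerate $\Gamma=\{\gamma_\xi:\xi<\omega_1\}$ and let $\Gamma_\alpha$ be the subgroup generated by $H\cup\{\gamma_\xi:\xi<\alpha\}$. The $\Gamma_\alpha$ $(\alpha<\omega_1)$ are countable, increase with $\alpha$, have union $\Gamma$, and $\Gamma_0=H$. Fix a selector $S$ of the $\Gamma$-orbits in $E$ and define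
\[
\rho(x)=\min\{\alpha<\omega_1:x\in\Gamma_\alpha S\}\qquad(x\in E).
\]
Then $\{x:\rho(x)\le\alpha\}=\Gamma_\alpha S$. Each of these sets is $H$-invariant because $H\le\Gamma_\alpha$, so
\begin{equation}\label{eq:rhoinv}
\rho(hx)=\rho(x)\qquad(h\in H,\ x\in E).
\end{equation}
This is the reason for starting the filtration at $H$.

\begin{lemma}\label{lem:small}
If $\nu\in\mathcal M_\Gamma$, $N\in\mathrm{dom}(\nu)$ and $N\subset\Gamma_\alpha S$ for some $\alpha<\omega_1$, then $\nu(N)=0$.
\end{lemma}

If $\Gamma$ acts on itself by left translations and $S=\{e\}$, then $\Gamma_\alpha S=\Gamma_\alpha$, and its translates by representatives of the left cosets are disjoint. In general they are disjoint up to fixed points, and freeness removes these.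

\begin{proof}
Let $g\in\Gamma\setminus\Gamma_\alpha$ and $x\in N\cap g^{-1}N$. Then $x=as$ and $gx=bs'$ with $a,b\in\Gamma_\alpha$ and $s,s'\in S$. The points $s,s'$ lie in one $\Gamma$-orbit, so $s=s'$, and $ab^{-1}gx=as=x$. Hence
\[
N\cap g^{-1}N\subset\bigcup_{c\in\Gamma_\alpha}\mathrm{Fix}(cg).
\]
Since $g\notin\Gamma_\alpha$, no $cg$ equals $e$. The right side is a countable union of $\mu$-negligible sets, so it lies in a $\mu$-null set, which is $\nu$-null. Thus $\nu(N\cap g^{-1}N)=0$ for all $g\in\Gamma\setminus\Gamma_\alpha$.

As $\Gamma_\alpha$ is countable and $\Gamma$ is not, there are $g_i\in\Gamma$ $(i<\omega_1)$ in pairwise different left cosets of $\Gamma_\alpha$. For $i\ne j$ the element $g=g_j^{-1}g_i$ is not in $\Gamma_\alpha$, and $g_iN\cap g_jN=g_i(N\cap g^{-1}N)$ is $\nu$-null by quasi-invariance. If $\nu(N)>0$, all $g_iN$ have positive measure, contrary to Lemma~\ref{lem:limsup}.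
\end{proof}

\section{Codes of countable ordinals}\label{sec:codes}

Lemma~\ref{lem:small} is not yet a contradiction: measures are countably additive, and an increasing union of $\omega_1$ sets without positive measurable subsets may well have positive measure. To bring in countable additivity we replace the ordinal $\rho(x)$ by a point $z_{\rho(x)}$ of the Cantor space $2^\omega$, which is described by countably many binary digits. We want points $z_\alpha$ $(\alpha<\omega_1)$ such that every finite Borel measure on $2^\omega$ neglects some tail $\{z_\alpha:\alpha\ge\beta\}$. An arbitrary choice will not do: if the continuum hypothesis holds and $(z_\alpha)$ lists all of $2^\omega$, every tail is co-countable and has full coin-tossing measure. Codes of well-orderings have the property we need.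

Give $2^\omega=\{0,1\}^\omega$ the product topology; its Borel $\sigma$-algebra is generated by the sets $\{z:z(k)=1\}$. Identify $2^\omega$ with $2^{\omega\times\omega}$ by a fixed bijection of $\omega$ with $\omega\times\omega$, so that $z$ codes the relation $p<_zq\iff z(p,q)=1$ on $\omega$. Let $\mathrm{WO}$ be the set of $z$ for which $<_z$ is a strict well-ordering of $\omega$, and for $z\in\mathrm{WO}$ let $|z|<\omega_1$ be its order type. A subset of $2^\omega$ is \emph{analytic} if it is the projection of a Borel subset of $2^\omega\times\omega^\omega$, and \emph{coanalytic} if its complement is analytic. Borel sets are analytic. We use three classical facts; see \cite[Sections 21, 27, 31]{Kechris}.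
\begin{itemize}
\item[(D1)] $\mathrm{WO}$ is coanalytic. (Indeed, $z\notin\mathrm{WO}$ if and only if $<_z$ is not a strict linear order, an open condition, or some $a\in\omega^\omega$ satisfies the closed condition $a(n+1)<_za(n)$ for all $n$.)
\item[(D2)] (Luzin) Coanalytic sets are measurable for the completion of every finite Borel measure on $2^\omega$.
\item[(D3)] (Boundedness theorem) If $A\subset\mathrm{WO}$ is analytic, then $\sup_{z\in A}|z|<\omega_1$.
\end{itemize}
We also use that a finite Borel measure $\lambda$ on $2^\omega$ is inner regular: $\lambda(A)$ is the supremum of $\lambda(F)$ over compact $F\subset A$, for every Borel set $A$.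

\begin{lemma}\label{lem:bounded}
For every finite Borel measure $\lambda$ on $2^\omega$ there is $\beta<\omega_1$ such that $\mathrm{WO}_{\ge\beta}=\{z\in\mathrm{WO}:|z|\ge\beta\}$ is $\lambda$-negligible.
\end{lemma}

\begin{proof}
By (D1) and (D2) there is a Borel set $A\subset\mathrm{WO}$ with $\mathrm{WO}\setminus A$ negligible. By inner regularity there are compact $F_n\subset A$ with $\lambda(A\setminus\bigcup_nF_n)=0$. By (D3) there are $\beta_n<\omega_1$ with $|z|<\beta_n$ for $z\in F_n$. For $\beta=\sup_n\beta_n<\omega_1$ the set $\mathrm{WO}_{\ge\beta}$ is contained in the negligible set $\mathrm{WO}\setminus\bigcup_nF_n$.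
\end{proof}

For each $\alpha<\omega_1$ the ordinal $\omega+\alpha$ is countably infinite, so its order can be carried to $\omega$ by a bijection. Fix $z_\alpha\in\mathrm{WO}$ with $|z_\alpha|=\omega+\alpha\ge\alpha$. The next proposition says that the code $z_{\rho(x)}$ cannot be computed measurably from $x$, even if countably many guesses are allowed. A map $f:D\to2^\omega$ with $D\in\mathrm{dom}(\nu)$ is \emph{$\nu$-measurable} if preimages of Borel sets are in $\mathrm{dom}(\nu)$; it suffices that $\{x\in D:f(x)(k)=1\}\in\mathrm{dom}(\nu)$ for each $k$.

\begin{proposition}\label{prop:decode}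
Let $\nu\in\mathcal M_\Gamma$ and $D\in\mathrm{dom}(\nu)$. Let $(f_i)_{i\in I}$ be a countable family of $\nu$-measurable maps $D\to2^\omega$ such that for every $x\in D$ there is $i\in I$ with $f_i(x)=z_{\rho(x)}$. Then $\nu(D)=0$.
\end{proposition}

\begin{proof}
Let $m$ be a finite companion of $\nu$ and put $\lambda_i(A)=m(f_i^{-1}(A))$ for Borel $A\subset2^\omega$. Apply Lemma~\ref{lem:bounded} to each $\lambda_i$ and let $\beta<\omega_1$ be the supremum of the countably many ordinals obtained. There are Borel sets $A_i\supset\mathrm{WO}_{\ge\beta}$ with $\lambda_i(A_i)=0$, and $Q=\bigcup_if_i^{-1}(A_i)\in\mathrm{dom}(\nu)$ is $\nu$-null. If $x\in D$ and $\rho(x)\ge\beta$, choose $i$ with $f_i(x)=z_{\rho(x)}$; then $|f_i(x)|\ge\rho(x)\ge\beta$, so $f_i(x)\in A_i$ and $x\in Q$. Hence $D\setminus Q\subset\{x:\rho(x)<\beta\}\subset\Gamma_\beta S$, and $\nu(D\setminus Q)=0$ by Lemma~\ref{lem:small}.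
\end{proof}

Apply this to the single map $x\mapsto z_{\rho(x)}$ on $Y$: every $\nu\in\mathcal M_\Gamma$ with $\nu(Y)>0$ fails to measure at least one of the countably many sets $V_k=\{x\in Y:z_{\rho(x)}(k)=1\}$. But $k$ may depend on $\nu$. The remaining task is to fold the information carried by all $V_k$ into one set.

\section{Writing the codes: the line and the circle}\label{sec:examples}

In both examples $\mu$ is Lebesgue measure, $\Gamma$ is a group of translations of cardinality $\omega_1$ containing the given $H$ (a translation other than the identity has no fixed point), $K=\{e\}$ and $Y=E$.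

\begin{example}\label{ex:line}
Let $E=\mathbb R$ and $H=\mathbb Z$. Store the $k$-th digit in the $k$-th unit interval:
\[
U=\{t+k:\ t\in[0,1),\ k\in\omega,\ z_{\rho(t)}(k)=1\}.
\]
Let $\nu\in\mathcal M_\Gamma$ and suppose $U\in\mathrm{dom}(\nu)$. Define $f:[0,1)\to2^\omega$ by $f(t)(k)=1\iff t+k\in U$. It is $\nu$-measurable since $[0,1)\cap(U-k)\in\mathrm{dom}(\nu)$, and $f(t)=z_{\rho(t)}$ for every $t$. Proposition~\ref{prop:decode} gives $\nu([0,1))=0$, and quasi-invariance under $\mathbb Z$ gives $\nu(\mathbb R)=0$.
\end{example}

Here $[0,1)$ is a measurable selector of the $H$-orbits: a reader of the code knows where on the orbit it starts. In general there is no measurable selector, and this is why Proposition~\ref{prop:decode} allows countably many guesses.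

\begin{example}\label{ex:circle}
Let $E=\mathbb R/\mathbb Z$ and $H=\mathbb Z\theta$ with $\theta$ irrational. By the counting argument of Section~\ref{sec:intro}, no selector of the $H$-orbits is Lebesgue measurable. Take any selector $T$; every $x$ is uniquely $t+j\theta$ with $t\in T$, $j\in\mathbb Z$. Put
\[
U=\{t+k\theta:\ t\in T,\ k\in\omega,\ z_{\rho(t)}(k)=1\}.
\]
With $z=z_{\rho(t)}$, the indicator of $U$ along the orbit of $t$ reads
\[
\begin{array}{c|ccccccc}
\text{point}&\cdots&t-2\theta&t-\theta&t&t+\theta&t+2\theta&\cdots\\ \hline
\text{indicator of }U&\cdots&0&0&z(0)&z(1)&z(2)&\cdots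
\end{array}
\]
Suppose $U\in\mathrm{dom}(\nu)$ with $\nu\in\mathcal M_\Gamma$. The map $f$ given by $f(x)(k)=1\iff x+k\theta\in U$ does not mention $T$, and it is $\nu$-measurable since $U-k\theta\in\mathrm{dom}(\nu)$. At $x=t+j\theta$ it reads the row from the wrong place: for $j>0$ the first $j$ digits are lost, for $j<0$ the code is preceded by $|j|$ zeros. So we try all starting places: the maps $f_i(x)=f(x-i\theta)$ $(i\in\mathbb Z)$ are $\nu$-measurable, and $f_j(x)=f(t)=z_{\rho(t)}=z_{\rho(x)}$ by \eqref{eq:rhoinv}. Proposition~\ref{prop:decode} gives $\nu(E)=0$.
\end{example}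

One difficulty is left. If $Y\ne E$, we may write only at those points of an orbit that lie in $Y$, and we need infinitely many of them. For $Y=[0,1]\subset\mathbb R$ an orbit of $\mathbb Z$ meets $Y$ at most twice, while every orbit of $\mathbb Q$ meets it infinitely often. So $H$ has to be chosen for $Y$.

\section{Infinitely many returns}\label{sec:returns}

Let $K$ and $Y$ be as in Theorem~\ref{thm:tech}. Since $U$ is to be $K$-invariant, a digit has to occupy a whole $K$-orbit, and we count returns modulo $K$. For a countable subgroup $H$ with $K\le H\le\Gamma$ and $x\in E$ let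
\[
R_H(x)=\{Kh:\ h\in H,\ hx\in Y\},
\]
a set of right cosets of $K$ in $H$. Since $Y$ is $K$-invariant, whether $hx\in Y$ depends only on the coset $Kh$.

\begin{lemma}\label{lem:returns}
There is a countable subgroup $H$ with $K\le H\le\Gamma$ such that $R_H(x)$ is infinite for $\mu$-almost all $x\in Y$.
\end{lemma}

The proof is by exhaustion: we take $H$ that makes the set of good points as large as possible; if a positive part $Z$ of $Y$ were left over, Lemma~\ref{lem:limsup} would make its translates overlap infinitely often, and countably many new group elements would turn part of $Z$ good.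

\begin{proof}
Below $H,H_n,H'$ denote countable subgroups between $K$ and $\Gamma$. Let $m$ be a finite companion of $\mu$ and put $Y_H=\{x\in Y:R_H(x)\text{ is infinite}\}$. The function $x\mapsto|R_H(x)|$ is the sum of the indicators of the sets $h^{-1}Y\in\mathrm{dom}(\mu)$, with $h$ running over representatives of the right cosets of $K$ in $H$; so $Y_H\in\mathrm{dom}(\mu)$. If $H\le H'$, then $R_H(x)\subset R_{H'}(x)$, so $Y_H\subset Y_{H'}$. Let $s=\sup_Hm(Y_H)<\infty$, choose $H_n$ with $m(Y_{H_n})\to s$, and let $H$ be generated by $\bigcup_nH_n$. Then $H$ is countable and $m(Y_H)=s$.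

Suppose that $Z=Y\setminus Y_H$ has $m(Z)>0$. By quasi-invariance $m(gZ)>0$ for all $g\in\Gamma$. Since $K$ is countable and $\Gamma$ is not, there are uncountably many left cosets $gK$. Lemma~\ref{lem:limsup}, applied to the sets $gZ$ with $g$ running over representatives of these cosets, gives $g_1,g_2,\dots$ in pairwise different left cosets with $m(L)>0$ for $L=\limsup_jg_jZ$. As $L\subset\bigcup_jg_jZ$, there is $n$ with $m(L\cap g_nZ)>0$, and $W=Z\cap g_n^{-1}L=g_n^{-1}(L\cap g_nZ)$ has $m(W)>0$ by quasi-invariance.

Let $H'$ be generated by $H\cup\{g_j:j\ge1\}$ and let $x\in W$. Then $g_nx\in g_jZ$ for infinitely many $j$, that is, $g_j^{-1}g_nx\in Z\subset Y$. The cosets $Kg_j^{-1}g_n$ are distinct for distinct $j$, since $Kg_i^{-1}=Kg_j^{-1}$ means $g_iK=g_jK$. Hence $R_{H'}(x)$ is infinite, and $W\subset Y_{H'}$. Since also $Y_H\subset Y_{H'}$ and $W\cap Y_H=\emptyset$, we get $m(Y_{H'})\ge s+m(W)>s$, a contradiction.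
\end{proof}

Uncountability is essential here: if a countable group acts on itself by left translations, with counting measure, $K=\{e\}$ and $Y=\{e\}$, then the point $e$ has exactly one return. Freeness was not used. The lemma counts cosets, and freeness enters in the next section to turn different cosets into disjoint sets of points.

\section{Proof of Theorem~\ref{thm:tech}}\label{sec:proof}

Fix $H$ as in Lemma~\ref{lem:returns}, and let $\rho$ be the rank of Section~\ref{sec:rank} built with this $H$.

\medskip\noindent\textbf{Removing a null set.} The countably many sets $\mathrm{Fix}(h)$ $(e\ne h\in H)$ and the set $\{x\in Y:R_H(x)\text{ is finite}\}$ are $\mu$-negligible, so they lie in one $\mu$-null set $B_0\in\mathrm{dom}(\mu)$. By quasi-invariance $B=HB_0$ is $\mu$-null, and it is $H$-invariant. Put $E_0=HY\setminus B\in\mathrm{dom}(\mu)$. Then: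
\begin{itemize}
\item[(i)] $E_0$ is $H$-invariant, and $hx=h'x$ with $x\in E_0$, $h,h'\in H$ implies $h=h'$, because $x\notin\mathrm{Fix}(h^{-1}h')$ otherwise;
\item[(ii)] $Y\subset E_0\cup B$, so $\mu(E_0)>0$ and $E_0\ne\emptyset$;
\item[(iii)] $R_H(x)$ is infinite for every $x\in E_0$. Indeed, $x=hy$ with $h\in H$, $y\in Y$, and $y\notin B$ as $B$ is $H$-invariant, so $R_H(y)$ is infinite; and $R_H(hy)=\{Kh'h^{-1}:Kh'\in R_H(y)\}$.
\end{itemize}

\medskip\noindent\textbf{The places.} By (ii) and (iii), $K$ has infinitely many right cosets in $H$. List them without repetition as $C_n=Kc_n$ $(n\in\omega)$. For $x\in E_0$ the set $C_nx$ is the $K$-orbit of $c_nx$; it is contained in $Y$ if $c_nx\in Y$ and disjoint from $Y$ otherwise. Let $n_0(x)<n_1(x)<\cdots$ be the increasing enumeration of the set $\{n:c_nx\in Y\}$, which is infinite by (iii). The $K$-orbit $C_{n_k(x)}x$ is the $k$-th place available in $Y$, as seen from $x$. The places are found measurably: $n_k(x)=n$ if and only if $x\in c_n^{-1}Y$ and $x$ lies in exactly $k$ of the sets $c_0^{-1}Y,\dots,c_{n-1}^{-1}Y$, so $\{x\in E_0:n_k(x)=n\}\in\mathrm{dom}(\mu)$.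

\medskip\noindent\textbf{Writing.} Let $T$ be a selector of the $H$-orbits in $E_0$ and put
\[
U=\bigcup\{C_{n_k(t)}t:\ t\in T,\ k\in\omega,\ z_{\rho(t)}(k)=1\}.
\]
The set $U$ is a union of $K$-orbits contained in $Y$, so it is $K$-invariant and $U\subset Y$. It does not depend on $\nu$. We claim that
\begin{equation}\label{eq:written}
c_{n_k(t)}t\in U\iff z_{\rho(t)}(k)=1\qquad(t\in T,\ k\in\omega).
\end{equation}
The implication from right to left holds as $c_{n_k(t)}\in C_{n_k(t)}$. Conversely, let $c_{n_k(t)}t\in C_{n_l(t')}t'$ with $t'\in T$ and $z_{\rho(t')}(l)=1$. Then $t,t'$ lie in one $H$-orbit, so $t'=t$. By (i), $c_{n_k(t)}\in C_{n_l(t)}$; hence $n_k(t)=n_l(t)$ and $l=k$.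

\medskip\noindent\textbf{Reading.} Let $\nu\in\mathcal M_\Gamma$ and suppose $U\in\mathrm{dom}(\nu)$; we show $\nu(Y)=0$. Define $f:E_0\to2^\omega$ by
\[
f(x)(k)=1\iff c_{n_k(x)}x\in U.
\]
It is $\nu$-measurable, because
\[
\{x\in E_0:f(x)(k)=1\}=\bigcup_{n\in\omega}\big(\{x\in E_0:n_k(x)=n\}\cap c_n^{-1}U\big),
\]
$\mathrm{dom}(\mu)\subset\mathrm{dom}(\nu)$, and $\mathrm{dom}(\nu)$ is $\Gamma$-invariant. For $h\in H$ the map $f_h(x)=f(hx)$ is defined on $E_0$ by (i), and it is $\nu$-measurable since $f_h^{-1}(A)=h^{-1}f^{-1}(A)$. Given $x\in E_0$, choose $h\in H$ with $t=hx\in T$. By \eqref{eq:written} and \eqref{eq:rhoinv}, $f_h(x)=f(t)=z_{\rho(t)}=z_{\rho(x)}$. Proposition~\ref{prop:decode}, applied to $D=E_0$ and the countable family $(f_h)_{h\in H}$, gives $\nu(E_0)=0$. The set $B$ is $\mu$-null, hence $\nu$-null, and (ii) gives $\nu(Y)=0$. This proves Theorem~\ref{thm:tech}, and with it Corollary~\ref{cor:main} and Theorem~\ref{thm:main}. \qed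

\section{Arbitrary sets: proof of Theorem~\ref{thm:char}}\label{sec:char}

Condition (c) is the hypothesis of (P1), and it is the evident obstruction to making $X$ null. The theorem says that it is the only one, and that it already produces the nonmeasurable subset. Uncountability and freeness are used only in the implication (c)$\Rightarrow$(a).

\medskip\noindent\textbf{(a)$\Rightarrow$(b).} If $\nu$ is a $G$-quasi-invariant extension of $\mu$ with $\nu(X)=0$, the completion of $\nu$ is a $G$-quasi-invariant extension of $\mu$ whose domain contains every subset of $X$; so (a) fails.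

\medskip\noindent\textbf{(b)$\Rightarrow$(c).} Suppose (c) fails. We declare null everything that quasi-invariance forces to be null once $X$ is. Let $\mathcal J$ be the family of all subsets of the sets $KX$ with $K\subset G$ countable. It is a $\sigma$-ideal, since $\bigcup_nK_nX=(\bigcup_nK_n)X$; it is $G$-invariant, since $g(KX)=(gK)X$; and $X\in\mathcal J$. As (c) fails, every member of $\mathcal J\cap\mathrm{dom}(\mu)$ is $\mu$-null. Put
\[
\nu(A\triangle J)=\mu(A)\qquad(A\in\mathrm{dom}(\mu),\ J\in\mathcal J).
\]
\begin{itemize}
\item \emph{$\nu$ is well defined.} If $A\triangle J=A'\triangle J'$, then $A\triangle A'=J\triangle J'\in\mathcal J\cap\mathrm{dom}(\mu)$, so $\mu(A\triangle A')=0$ and $\mu(A)=\mu(A')$.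
\item \emph{The sets $A\triangle J$ form a $G$-invariant $\sigma$-algebra.} We have $E\setminus(A\triangle J)=(E\setminus A)\triangle J$ and $g(A\triangle J)=gA\triangle gJ$, and the symmetric difference of $\bigcup_n(A_n\triangle J_n)$ and $\bigcup_nA_n$ is contained in $\bigcup_nJ_n\in\mathcal J$.
\item \emph{$\nu$ is countably additive.} If the sets $A_n\triangle J_n$ are disjoint, then $A_i\cap A_j\subset J_i\cup J_j$ for $i\ne j$, so $A_i\cap A_j$ is $\mu$-null. Hence $\nu\big(\bigcup_n(A_n\triangle J_n)\big)=\mu\big(\bigcup_nA_n\big)=\sum_n\mu(A_n)$.
\item \emph{$\nu$ is $G$-quasi-invariant.} We have $\nu(g(A\triangle J))=\mu(gA)$, which vanishes if and only if $\mu(A)=\nu(A\triangle J)$ does.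
\end{itemize}
Taking $J=\emptyset$ shows that $\nu$ extends $\mu$, and $\nu(X)=\nu(\emptyset\triangle X)=0$. So (b) fails.

\medskip\noindent\textbf{(c)$\Rightarrow$(a).} The set $X$ need not be measurable, so we build the nonmeasurable set in $KX$ and cut it down to $X$; the $K$-invariance in Theorem~\ref{thm:tech} guarantees that nothing is lost. Replacing $K$ by the subgroup it generates, assume that $K$ is a countable subgroup. Let $Y_0\subset KX$ with $Y_0\in\mathrm{dom}(\mu)$, $\mu(Y_0)>0$. Then $Y=KY_0\subset KX$ is $K$-invariant, belongs to $\mathrm{dom}(\mu)$ and has positive measure. Let $\Gamma\le G$ be generated by $K$ and $\omega_1$ distinct elements of $G$; then $|\Gamma|=\omega_1$. Let $U\subset Y$ be given by Theorem~\ref{thm:tech} and put $V=U\cap X$. Since $kU=U$ for $k\in K$ and $U\subset KX$,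
\[
KV=\bigcup_{k\in K}(U\cap kX)=U\cap KX=U.
\]
If $V\in\mathrm{dom}(\nu)$ for a $G$-quasi-invariant extension $\nu$ of $\mu$, then $U=KV\in\mathrm{dom}(\nu)$ because $K$ is countable. But $\nu\in\mathcal M_\Gamma$ and $\nu(Y)=\mu(Y)>0$, contrary to the choice of $U$. \qed

\begin{example}
The two selectors of Section~\ref{sec:intro} fall on opposite sides. On the circle, a selector $T$ of the orbits of a countable group $H$ of rotations has $HT=E$, so it satisfies (c) and contains a set as in (a). If $|G|=\omega_1$ and $S$ is a selector of the $G$-orbits, take $\Gamma=G$: every countable $K\subset G$ lies in some $\Gamma_\alpha$, so (c) fails by Lemma~\ref{lem:small} with $\nu=\mu$, and $S$ is null for some $G$-quasi-invariant extension of $\mu$.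
\end{example}

\section{Four hypotheses that are needed}\label{sec:sharp}

\begin{proposition}\label{prop:sharp}
The conclusion of Theorem~\ref{thm:main} can fail if any one of the following hypotheses is omitted and all others are kept: uncountability of $G$, freeness, $\sigma$-finiteness of $\mu$, and $\mu(X)>0$. Moreover, a group $G$ is uncountable if and only if it has the following property: for every action of $G$ on a set $E$, every $\sigma$-finite $G$-quasi-invariant measure $\mu$ on $E$ with respect to which the action is free, and every $X\in\mathrm{dom}(\mu)$ with $\mu(X)>0$, there is $V\subset X$ nonmeasurable with respect to every $G$-quasi-invariant extension of $\mu$.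
\end{proposition}

\begin{proof}
In the first three cases $\mu$ is the counting measure on all subsets of $E$ and $X=E$. This $\mu$ is invariant under every bijection, $\mu(X)>0$, and $\mu$ is an extension of itself that measures every set, so no $V$ exists.

\emph{Uncountability.} Let a countable group $G$ act on $E=G$ by left translations. Then $gx=hx$ forces $g=h$, so the action is free, and $\mu$ is $\sigma$-finite. This also shows that no countable group has the stated property. If $G$ is uncountable and an action is free with respect to $\mu$ with $\mu(X)>0$, distinct elements of $G$ act as distinct bijections, since otherwise $\mu^*(E)=0$; so Theorem~\ref{thm:main} applies.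

\emph{Freeness.} Let $G=\mathrm{Sym}(\mathbb N)$ act on $E=\mathbb N$. The group is uncountable and $\mu$ is $\sigma$-finite.

\emph{$\sigma$-finiteness.} Let an uncountable group $G$ act on $E=G$ by left translations. The action is free as above.

\emph{Positivity.} If $\mu(X)=0$, the completion of $\mu$ is a $G$-quasi-invariant extension that measures every subset of $X$.
\end{proof}

The example for freeness is consistent with Corollary~\ref{cor:main}: for a subgroup of $\mathrm{Sym}(\mathbb N)$ acting freely with respect to counting measure, the map $g\mapsto gx$ is injective for any fixed $x$, so the subgroup is countable. The quasi-invariance of $\mu$ itself was used in Lemma~\ref{lem:returns} and in the construction of $E_0$ and the functions $n_k$; Proposition~\ref{prop:sharp} makes no claim about that hypothesis.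

\begin{thebibliography}{9}
\bibitem{Kechris} Kechris, \emph{Classical Descriptive Set Theory}.
\end{thebibliography}
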